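# A locally rigid $\mathbb Z^3$ in a nilpotent homogeneous space

## 1. Two theorems on local rigidity

**Theorem A.** There exist a connected nilpotent Lie group $G$, a closed connected subgroup $H$ of $G$ and a discontinuous group $\Gamma\cong\mathbb Z^3$ for $G/H$ such that the inclusion $\varphi:\Gamma\to G$ is a locally rigid point of $\mathcal R(\Gamma,G,H)$.

**Theorem B.** Let $G$ be a connected nilpotent Lie group with Lie algebra $\mathfrak g$, let $H\subset G$ be closed, and let $\Gamma$ be a discontinuous group for $G/H$ with Hirsch length $\operatorname{hl}(\Gamma)$. If $\operatorname{hl}(\Gamma)\in\{1,2\}$, then $\mathcal R(\Gamma,G,H)$ has no locally rigid point. If $\operatorname{hl}(\Gamma)=3$ and $\varphi\in\mathcal R(\Gamma,G,H)$ is locally rigid, let $p:\tilde G\to G$ be the universal cover, $D=\ker p$, $\mathfrak l$ the real span of $\log p^{-1}(\varphi(\Gamma))$ and $\mathfrak d$ the real span of $\log D$. Then one of the following holds.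

1. $\mathfrak l/\mathfrak d$ is abelian and the bracket $\Lambda^2(\mathfrak l/\mathfrak d)\to\mathfrak d$ is injective.
2. $\mathfrak l/\mathfrak d$ is the Heisenberg algebra and, for lifts $X,Y\in\mathfrak l$ of generators and $Z=[X,Y]$, the map $\langle X,Y\rangle\to\mathfrak d$, $V\mapsto[V,Z]$, is injective.

The rest of the lecture explains these words and proves both statements. Theorem B comes first, because its proof is the natural attempt to show that infinite groups are never locally rigid, and the place where that attempt stops tells us what to build for Theorem A.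

## 2. Discontinuous groups, parameter spaces, open orbits

**Definition.** Let $G$ be a Lie group and $H$ a closed subgroup. A *discontinuous group* for $G/H$ is a discrete subgroup $\Gamma$ of $G$ that acts properly discontinuously and freely on $G/H$. Properly discontinuously means that for every compact $S\subset G/H$ only finitely many $\gamma\in\Gamma$ satisfy $\gamma S\cap S\ne\emptyset$.

**Definition.** Give $\operatorname{Hom}(\Gamma,G)$ the topology of pointwise convergence. The *parameter space* is
$$\mathcal R(\Gamma,G,H)=\{\varphi\in\operatorname{Hom}(\Gamma,G):\ \varphi\text{ injective},\ \varphi(\Gamma)\text{ discrete, acting properly discontinuously and freely on }G/H\}.$$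
The group $G$ acts on it by $(g\cdot\varphi)(\gamma)=g\varphi(\gamma)g^{-1}$, and the *deformation space* is the quotient $\mathcal T(\Gamma,G,H)=\mathcal R(\Gamma,G,H)/G$. A point $\varphi$ is *locally rigid* if its orbit $G\cdot\varphi$ is open in $\mathcal R(\Gamma,G,H)$. We say that *the local rigidity holds* if there is at least one locally rigid point, and otherwise that it *fails*.

In words: $\varphi$ is locally rigid if every admissible homomorphism close to $\varphi$ is a conjugate of $\varphi$. The question is a conjecture.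

**Conjecture.** Let $G$ be a connected nilpotent Lie group, $H$ a connected subgroup of $G$ and $\Gamma$ a nontrivial discontinuous group for $G/H$. Then the local rigidity holds if and only if $\Gamma$ is finite.

One direction is a known result that the source quotes: if $\Gamma$ is finite, every $\varphi\in\mathcal R(\Gamma,G,H)$ is locally rigid. Theorem A says that the other direction is false. Theorem B says that no counterexample has Hirsch length $1$ or $2$, so $3$ is the smallest Hirsch length for which the conjecture fails.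

**Facts on nilpotent groups.** Let $G$ be connected nilpotent, $p:\tilde G\to G$ its universal cover and $D=\ker p$, a discrete central subgroup. We use the following textbook facts. The map $\exp:\mathfrak g\to\tilde G$ is a diffeomorphism, with inverse $\log$; connected subgroups of $\tilde G$ are closed; the center of $\tilde G$ is $\exp\mathfrak z(\mathfrak g)$. Each $\operatorname{Ad}(\exp X)=e^{\operatorname{ad}X}$ is unipotent. If $[X,Y]$ is central, then $\exp X\exp Y=\exp(X+Y+\frac12[X,Y])$, so the commutator of $\exp X$ and $\exp Y$ is $\exp[X,Y]$. By Malcev's theorem, a discrete subgroup of $\tilde G$ is a cocompact lattice in a connected closed subgroup $\exp\mathfrak l$, where $\mathfrak l$ is the real span of the logarithms of the discrete group.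

**Definition.** A finitely generated nilpotent group has a finite series with cyclic quotients. The number of infinite quotients does not depend on the series; it is the *Hirsch length* $\operatorname{hl}$. It is additive in extensions, and it is $0$ exactly for finite groups. For example $\operatorname{hl}(\mathbb Z^3\times\mathbb Z/5)=3$, and the integer Heisenberg group has Hirsch length $3$.

Let $\varphi\in\mathcal R(\Gamma,G,H)$ and $\tilde\Gamma=p^{-1}(\varphi(\Gamma))$. This group is discrete in $\tilde G$: if a neighbourhood $U$ of $1$ in $G$ meets $\varphi(\Gamma)$ only in $1$, then $p^{-1}(U)\cap\tilde\Gamma=D\cap p^{-1}(U)$, and $D$ is discrete. So Malcev's theorem gives $\mathfrak l=\operatorname{span}_{\mathbb R}\log\tilde\Gamma$. Since $D$ is central, $\mathfrak d=\operatorname{span}_{\mathbb R}\log D\subset\mathfrak l\cap\mathfrak z(\mathfrak g)$. The lattice $\tilde\Gamma$ has Hirsch length $\dim\mathfrak l$, and $D$ has rank $\dim\mathfrak d$, so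
$$\operatorname{hl}(\Gamma)=\dim(\mathfrak l/\mathfrak d).$$

**Three cases by hand.**

*Finite $\Gamma$.* If $\gamma^m=e$ and $\varphi'\in\operatorname{Hom}(\Gamma,G)$, lift $\varphi'(\gamma)$ to $\exp X$. Then $\exp(mX)\in D$, so $X\in\frac1m\log D$. As $\frac1m\log D$ modulo $\log D$ is finite, there are only finitely many possible values of $\varphi'(\gamma)$. So $\operatorname{Hom}(\Gamma,G)$ is finite and every point of $\mathcal R$ is isolated. This confirms the quoted direction.

*$\Gamma=\mathbb Z$ in the Heisenberg group.* Let $G$ be simply connected with Lie algebra $\langle X,Y,Z\rangle$, $[X,Y]=Z$ central, and $H=\{e\}$. A homomorphism is given by $\varphi(1)=\exp V$, and $\mathcal R=\{V\ne0\}$. Conjugation moves $V$ only to $V+rZ$, $r\in\mathbb R$. The points $(1+t)V$, $t\to0$, are not of this form when $V\notin\mathbb RZ$; when $V\in\mathbb RZ$, the orbit is the single point $V$. So no orbit is open.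

*$\Gamma=\mathbb Z^2$ with a noncommutative lift.* Let $G$ be the previous group modulo $D=\exp(\mathbb ZZ)$ and $H=\exp(\mathbb RZ)/D$, a circle. The images $\gamma_1,\gamma_2$ of $\exp X,\exp Y$ commute in $G$, because their lifts have commutator $\exp Z\in D$. They generate $\Gamma\cong\mathbb Z^2$, acting on $G/H\cong\mathbb R^2$ by integer translations. Here $\mathfrak l=\langle X,Y,Z\rangle$ and $\mathfrak d=\langle Z\rangle$. For a homomorphism near the inclusion, with lifts $\exp X_1,\exp X_2$, the commutator lies in the discrete group $D$ and is close to $\exp Z$, hence $[X_1,X_2]=Z$. So a linear change $Q$ of the lattice in $\mathbb R^2$ must satisfy $\det Q=1$. There is still room: $\gamma_1\mapsto\exp(e^tX)$, $\gamma_2\mapsto\exp(e^{-t}Y)$ is a deformation, and it is not a conjugation, since conjugation does not change the translation vectors in $\mathbb R^2$. Keep this example in mind: in rank $2$ the lifted commutator freezes $\Lambda^2Q$, which leaves $SL_2(\mathbb R)$.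

## 3. Deforming by automorphisms of the Malcev hull

All deformations above come from automorphisms of $\exp\mathfrak l$ with an eigenvalue different from $1$. Conjugations are unipotent and cannot imitate them. Here is the general statement.

**Lemma 1.** Let $\varphi\in\mathcal R(\Gamma,G,H)$, with $\mathfrak l,\mathfrak d$ as above. If $\mathfrak l$ has a non-nilpotent derivation $\delta$ with $\delta|_{\mathfrak d}=0$, then $\varphi$ is not locally rigid.

*Proof.* Composition with $\varphi^{-1}:\varphi(\Gamma)\to\Gamma$ is a $G$-equivariant homeomorphism $\mathcal R(\Gamma,G,H)\to\mathcal R(\varphi(\Gamma),G,H)$ carrying $\varphi$ to the inclusion. So we may assume that $\varphi$ is the inclusion.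

**Step 1: construct the deformation.** The maps $e^{t\delta}$ are automorphisms of $\mathfrak l$ and define automorphisms $a_t$ of $\tilde L=\exp\mathfrak l$ that fix $D$ pointwise. They descend to $L=\tilde L/D\subset G$. Since $p^{-1}(L)=\tilde L$ is closed, $L$ is closed in $G$; since $p$ is open and $\tilde L$ is a full preimage, the subspace topology on $L$ is the quotient topology, so $a_t$ is a homeomorphism of $L$. Put $\varphi_t=a_t|_\Gamma$. It is injective, and $\varphi_t\to\varphi$ pointwise as $t\to0$.

**Step 2: $\varphi_t$ is admissible.** As $\tilde\Gamma$ is cocompact in $\tilde L$, we have $L=\Gamma K_0$ with $K_0$ compact. Let $S\subset G/H$ be compact and $S'=K_0S\cup S$. If $\gamma cS\cap S\ne\emptyset$ with $\gamma\in\Gamma$, $c\in K_0$, then $\gamma S'\cap S'\neq\emptyset$, so $\gamma$ lies in a finite set. Hence $\{g\in L:gS\cap S\ne\emptyset\}$ is relatively compact. The group $a_t(\Gamma)$ is discrete in $L$, so it is discrete in $G$ and meets compact subsets of $L$ in finite sets. Therefore it acts properly discontinuously. For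 freeness, let $a_t(\gamma)$ fix a point. Point stabilizers are finite, so $a_t(\gamma)$ has finite order, and so does $\gamma$. A lift $\exp X$ of $\gamma$ satisfies $mX\in\log D$ for some $m\ge1$, so $X\in\mathfrak d$ and $a_t(\gamma)=\gamma$. Then $\gamma$ fixes a point, so $\gamma=e$. Thus $\varphi_t\in\mathcal R(\Gamma,G,H)$.

**Step 3: $\varphi_t$ is not a conjugate of $\varphi$.** Suppose $\varphi_t=g\cdot\varphi$ and let $\tilde g\in\tilde G$ lift $g$. For $\exp X\in\tilde\Gamma$ the elements $\exp(e^{t\delta}X)$ and $\exp(\operatorname{Ad}(\tilde g)X)$ have the same image in $G$, so they differ by an element of the central group $D$, and $e^{t\delta}X-\operatorname{Ad}(\tilde g)X\in\log D\subset\mathfrak d$. Since $\log\tilde\Gamma$ spans $\mathfrak l$, the linear map $e^{t\delta}-\operatorname{Ad}(\tilde g)$ sends $\mathfrak l$ into $\mathfrak d$. So $\operatorname{Ad}(\tilde g)$ preserves $\mathfrak l$; it fixes $\mathfrak d$, which is central, and it induces the same map on $\mathfrak l/\mathfrak d$ as $e^{t\delta}$. That map is unipotent, so $e^{t\lambda}=1$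 for every eigenvalue $\lambda$ of $\delta$ on $\mathfrak l/\mathfrak d$. For small $t\neq0$ this forces $\lambda=0$. Then $\delta$ is nilpotent on $\mathfrak l/\mathfrak d$ and zero on $\mathfrak d$, hence nilpotent, a contradiction. So $\varphi_t\notin G\cdot\varphi$ for all small $t\ne0$, while $\varphi_t\to\varphi$: the orbit is not open. $\square$

**Proof of Theorem B.** We look for derivations. Recall that $\mathfrak d$ is central in $\mathfrak l$.

**Step 1: Hirsch length $1$ or $2$.** The nilpotent algebra $\mathfrak l/\mathfrak d$ has dimension at most $2$, so it is abelian and $[\mathfrak l,\mathfrak l]\subset\mathfrak d$. Write $\mathfrak l=V\oplus\mathfrak d$. If $\dim V=1$, then $\mathfrak l$ is abelian and $\delta|_V=1$, $\delta|_{\mathfrak d}=0$ is a derivation. If $V=\langle v_1,v_2\rangle$, put $\delta v_1=v_1$, $\delta v_2=-v_2$, $\delta|_{\mathfrak d}=0$; then $[\delta v_1,v_2]+[v_1,\delta v_2]=0=\delta[v_1,v_2]$. Lemma 1 applies to every $\varphi\in\mathcal R(\Gamma,G,H)$.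

**Step 2: Hirsch length $3$, abelian quotient.** A nilpotent Lie algebra of dimension $3$ is abelian or Heisenberg. Suppose $\mathfrak l/\mathfrak d$ is abelian and the bracket $\Lambda^2(\mathfrak l/\mathfrak d)\to\mathfrak d$ is not injective. Every bivector in dimension $3$ is decomposable, so there are $v_1,v_2,v_3$ with $\mathfrak l=\langle v_1,v_2,v_3\rangle\oplus\mathfrak d$ and $[v_1,v_2]=0$. Put $\delta v_1=v_1$, $\delta v_2=v_2$, $\delta v_3=-v_3$, $\delta|_{\mathfrak d}=0$. Then $[\delta v_i,v_3]+[v_i,\delta v_3]=0=\delta[v_i,v_3]$ for $i=1,2$, and $2[v_1,v_2]=0=\delta[v_1,v_2]$. So $\delta$ is a non-nilpotent derivation and $\varphi$ is not locally rigid by Lemma 1.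

**Step 3: Hirsch length $3$, Heisenberg quotient.** Now $\mathfrak l=\langle X,Y,Z\rangle\oplus\mathfrak d$ with $Z=[X,Y]$ and $[X,Z],[Y,Z]\in\mathfrak d$. Suppose that $V\mapsto[V,Z]$ is not injective on $\langle X,Y\rangle$. Choose the basis so that $[Y,Z]=0$; this changes $Z=[X,Y]$ only by a nonzero scalar. Put $\delta X=X$, $\delta Y=-2Y$, $\delta Z=-Z$, $\delta|_{\mathfrak d}=0$. Then $[\delta X,Y]+[X,\delta Y]=-Z=\delta[X,Y]$. Next, $[\delta X,Z]+[X,\delta Z]=0=\delta[X,Z]$, because $[X,Z]\in\mathfrak d$. Finally $[\delta Y,Z]+[Y,\delta Z]=-3[Y,Z]=0=\delta[Y,Z]$. So $\delta$ is a non-nilpotent derivation, and Lemma 1 applies. $\blacksquare$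

## 4. Rank three with independent lifted commutators

The scaling method stops exactly in cases 1 and 2 of Theorem B. Look at case 1. A bit of linear algebra shows that nothing is left to scale.

**Lemma 2.** (a) If $r\in\operatorname{End}(\mathbb R^3)$ satisfies $rx\wedge x'+x\wedge rx'=0$ for all $x,x'$, then $r=0$. (b) If $Q\in GL_3(\mathbb R)$ satisfies $Qx\wedge Qx'=x\wedge x'$ for all $x,x'$, then $Q=\pm1$.

*Proof.* (a) Let $i,j,k$ be distinct. In $re_i\wedge e_j+e_i\wedge re_j=0$ the coefficient of $e_i\wedge e_j$ is $r_{ii}+r_{jj}$ and that of $e_k\wedge e_j$ is $r_{ki}$. So all off-diagonal entries vanish, and $r_{11}+r_{22}=r_{11}+r_{33}=r_{22}+r_{33}=0$ gives $r_{ii}=0$. (b) For independent $x,x'$, the bivector $Qx\wedge Qx'=x\wedge x'$ determines its plane, so $Q$ preserves every plane. Every line is an intersection of two planes, so $Q$ preserves every line and is a scalar, with square $1$. $\square$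

In case 1 let $\delta$ be a derivation of $\mathfrak l$ with $\delta|_{\mathfrak d}=0$. For $u,v\in\mathfrak l$ we have $[\delta u,v]+[u,\delta v]=\delta[u,v]=0$, and injectivity of the bracket turns this into the hypothesis of Lemma 2(a) for the induced map on $\mathfrak l/\mathfrak d$. So $\delta(\mathfrak l)\subset\mathfrak d$ and $\delta^2=0$. Lemma 1 says nothing. In contrast to rank $2$, freezing $\Lambda^2Q$ freezes $Q$.

This suggests taking three elements whose lifted commutators are independent. But a homomorphism near $\varphi$ may leave $\exp\mathfrak l$, and $G/H$ must leave room for $\Gamma$ to act properly.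

**A first construction, and its failure.** Let $\mathfrak e=\Lambda^2\mathbb R^3$, let $\mathfrak g=(\mathbb R^3\oplus\mathbb R)\oplus\mathfrak e$ with $\mathfrak e$ central and
$$[(x,\kappa),(x',\kappa')]=x\wedge x'+\kappa\lambda(x')-\kappa'\lambda(x)$$
for a fixed linear map $\lambda:\mathbb R^3\to\mathfrak e$. Let $D=\exp(\bigoplus_{i<j}\mathbb Z\,e_i\wedge e_j)$, $G=\tilde G/D$, $H=\exp(\mathfrak e)/D$. Then $G/H=\mathbb R^4$ with $G$ acting by translations, and $\Gamma=\mathbb Z^3$ is generated by the images of $\exp e_i$. A nearby homomorphism sends $e_i$ to the image of $\exp(Qe_i,\kappa(e_i))$, with $Q\in GL_3(\mathbb R)$ near $1$ and a small linear form $\kappa$, under the condition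
$$Qx\wedge Qx'+\kappa(x)\lambda(Qx')-\kappa(x')\lambda(Qx)=x\wedge x'.$$
At $(Q,\kappa)=(1,0)$ the derivative of the left side in $Q$ is $r\mapsto(rx\wedge x'+x\wedge rx')$. By Lemma 2(a) this is an injective map from the 9-dimensional space $\operatorname{End}(\mathbb R^3)$ to the 9-dimensional space $\operatorname{Hom}(\Lambda^2\mathbb R^3,\mathfrak e)$, hence bijective. By the implicit function theorem, every small $\kappa$ has a solution $Q$ near $1$. The resulting $\mathbb Z^3$ acts on $\mathbb R^4$ by the translations $(Qn,\kappa(n))$, freely and properly discontinuously, and its image in $G$ is discrete because the translation vectors are. Conjugation does not change translation vectors. So for $\kappa\ne0$ we get points of $\mathcal R(\Gamma,G,H)$ arbitrarily near $\varphi$ and not in $G\cdot\varphi$.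

The commutators freeze $Q$, but the translation vectors can move in the extra directions of $G/H$, and the action stays proper. We need a space $G/H$ in which such a motion *destroys properness*. So constant translation vectors will be replaced by functions.

## 5. Nowhere vanishing families of functions

Let $T$ be a complex vector space and consider polynomial maps $F:T\to\mathbb C^2$. On $M=T\times\mathbb C^2$ the map $(w,z)\mapsto(w,z+F(w))$ is a translation in $z$ depending on $w$. Together with translations of $T$, a translation-invariant finite-dimensional space of such $F$ generates a nilpotent group acting on $M$. In this setting properness becomes a nonvanishing condition.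

**Lemma 3.** Let $x\mapsto f_x$ be a real-linear map from $\mathbb R^3$ to polynomial maps $T\to\mathbb C^2$, and let $\mathbb Z^3$ act on $M$ by $n\cdot(w,z)=(w,z+f_n(w))$. (a) If $f_x(w)\neq0$ for all $w\in T$ and $x\in\mathbb R^3\setminus0$, the action is free and properly discontinuous. (b) If $f_x(w)=0$ for some $w\in T$ and some $x\in\mathbb R^3\setminus0$, there is a compact $S\subset M$ with $n\cdot S\cap S\ne\emptyset$ for infinitely many $n\in\mathbb Z^3$.

*Proof.* (a) Freeness is clear. For $w$ in a compact set and $|x|=1$, $|f_x(w)|$ has a positive minimum, so by linearity $|f_x(w)|\ge\text{const}\cdot|x|$ there. If $n\cdot S\cap S\ne\emptyset$ with $S$ compact, then $|f_n(w)|$ is bounded for some $w$ in the projection of $S$, so $|n|$ is bounded. (b) For $m\in\mathbb Z$ choose $n_m\in\mathbb Z^3$ with $|n_m-mx|\le\sqrt3$. Then $f_{n_m}(w)=f_{n_m-mx}(w)$ is bounded, and $n_m$ takes infinitely many values. Take $S=\{w\}\times(\text{a large closed ball around }0)$. $\square$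

So we look for a nowhere vanishing family $f$ such that small nowhere vanishing perturbations are forced back to $f$. For $y=(y_1,y_2)\in\mathbb C^2$ with $y_1=x_1$, $y_2=x_2+ix_3$, a natural source is a matrix in $SL_2$ with polynomial entries applied to $(y_1,y_2)^{\mathsf T}$. Write
$$U(a)=\begin{pmatrix}1&a\\0&1\end{pmatrix},\qquad L(b)=\begin{pmatrix}1&0\\b&1\end{pmatrix}.$$
Start with $L(b)U(k)$, where $k=c+\psi(b,d)$ and $b,c,d$ are coordinates. It gives
$$f_x=(C,q),\qquad C=y_1+y_2k,\qquad q=y_2+bC .$$

*A perturbation that is caught.* Let $y_2\neq0$ and perturb to $(C+\rho,q)$ with a constant $\rho\ne0$. Put $b=y_2/\rho$ and choose $c$ so that $C=-\rho$. Then $q=y_2+b(-\rho)=0$ and $C+\rho=0$. The perturbed family has a zero. The reason is that on the hypersurface $q=0$ we have $C=-y_2/b$, a function that takes every nonzero value.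

*Perturbations that are not caught.* Three kinds stay nowhere zero.

1. Replace $(y_1,y_2)$ by $Yx$, where $Y:\mathbb R^3\to\mathbb C^2$ is any injective real-linear map. These $Y$ form a space of dimension $12$; the maps coming from $x\mapsto Qx$ account only for $9$.
2. Replace $C$ by $(1+\nu)C$ with $\nu\neq-1$: the family $((1+\nu)C,q)$ vanishes only if $C=0$, hence $q=y_2=0$ and $y_1=0$.
3. Replace $C$ by $C+\eta q$ with any polynomial $\eta$: $(C+\eta q,q)$ vanishes only where $(C,q)$ does.

For each leak we need a repair: either the perturbation must not be available in our function space, or it must be a translation of $T$, which is a conjugation. For the third leak we multiply by a further factor on the left and use $U(h)L(b)U(k)$, where $h=\sum s_\theta\theta$ has *new coordinates* $s_\theta$ as coefficients. Adding $\eta q$ to the first component then amounts to the translation $h\mapsto h+\eta$. The first leak is closed by showing that $\varepsilon_1,\varepsilon_2$, the columns of the matrix, are independent modulo all derivatives and auxiliary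 functions (Lemma 5). The second leak is closed by choosing $\psi$ of high degree and so spread out that $k$ is not in the space of available first components (Lemma 6).

## 6. The functions and one formula for all of them

We now fix everything. Let $v=(b,c,d)\in\mathbb C^3$, also written $v_b=b$, $v_c=c$, $v_d=d$, and $\kappa\cdot v=\kappa_bb+\kappa_cc+\kappa_dd$ for $\kappa\in\mathbb C^3$. Put
$$\Theta=\{1,b,c,d,b^2,bd,d^2\},\qquad s=(s_\theta)_{\theta\in\Theta}\in\mathbb C^\Theta,\qquad s_0:=s_1\ (\text{the coordinate of }\theta=1),$$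
$T=\mathbb C^3\times\mathbb C^\Theta\cong\mathbb C^{10}$ with points $w=(v,s)$, and
$$h=\sum_{\theta\in\Theta}s_\theta\theta,\qquad \psi=b^{12}+b^8d^4+b^4d^8+d^{12},\qquad k=c+\psi .$$
The columns of $U(h)L(b)U(k)$ are
$$\varepsilon_1=(1+hb,\ b),\qquad\varepsilon_2=(k+h(1+bk),\ 1+bk),$$
and for $x\in\mathbb R^3$ we put $f_x=x_1\varepsilon_1+(x_2+ix_3)\varepsilon_2$. Since the matrix has determinant $1$, $f_x(w)\ne0$ for all $w\in T$ and $x\neq0$.

**Operators.** A polynomial $A\in\mathbb C[\zeta_b,\zeta_c,\zeta_d]$ acts on polynomials by $\zeta_j\mapsto\partial_{v_j}$; the $s_\theta$ are constants for this action. Put $A_j=\partial A/\partial\zeta_j$ and $A_{ij}=\partial^2A/\partial\zeta_i\partial\zeta_j$. As operators,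
$$[A,v_j]=A_j,\qquad[A,v_iv_j]=A_iv_j+v_iA_j=v_iA_j+v_jA_i+A_{ij}.\tag{1}$$
For example $A=\zeta_b^2$ gives $[\partial_b^2,b]=2\partial_b$. Let $\mathfrak m$ be the set of operators without constant term. For $A,B\in\mathfrak m$ write $\alpha_j=A_j(0)$, $\beta_j=B_j(0)$, $\beta_{ij}=B_{ij}(0)$.

**The function space.** Let
$$\mathcal P=\operatorname{span}_{\mathbb C}\big(\{\partial_v^\alpha(\theta b),\ \partial_v^\alpha(\theta(1+bk)):\theta\in\Theta,\ \alpha\in\mathbb N^3\}\cup\{1,b,c,d\}\big).$$
It is closed under the $\partial_{v_j}$ and its elements have degree at most $15$. Let $R_\kappa=(s_0\,\kappa\cdot v,\,0)$ and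
$$\mathfrak a=\{A\varepsilon_1+B\varepsilon_2+(\rho+\sigma s_0,0):\ A,B\in\mathfrak m,\ \rho\in\mathcal P,\ \sigma\in\mathbb C\},\qquad \mathrm{Fun}=\{f_x\}+\{R_\kappa\}+\mathfrak a .$$
$\mathrm{Fun}$ is a finite-dimensional real vector space and $\mathfrak a$ is a complex one.

*Every directional derivative $\partial_t$, $t\in T$, maps $\mathrm{Fun}$ into $\mathfrak a$.* For $v$-derivatives: $\partial_{v_j}f_x\in\mathfrak a$ by definition, $\partial_{v_j}R_\kappa=(\kappa_js_0,0)\in\mathfrak a$, and $\partial_{v_j}\mathfrak a\subset\mathfrak a$. For $s$-derivatives: for all operators $A,B$, constant terms allowed, $\partial_{s_\theta}(A\varepsilon_1)=(A(\theta b),0)$ and $\partial_{s_\theta}(B\varepsilon_2)=(B(\theta(1+bk)),0)$, with first components in $\mathcal P$; also $\partial_{s_0}R_\kappa=(\kappa\cdot v,0)$ and $\partial_{s_0}(\sigma s_0,0)=(\sigma,0)$, again with first components in $\mathcal P$. In particular $\mathrm{Fun}$ is invariant under translations of $T$. The functions $R_\kappa$ are there for one purpose only: they provide the six extra real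 dimensions that will be needed in (5).

**The basic formula.** Let
$$F=(y_1+A)\varepsilon_1+(y_2+B)\varepsilon_2+(\rho+s_0(\sigma+\kappa\cdot v),0),\qquad y_i\in\mathbb C,\ A,B\in\mathfrak m .$$
Since $A(\theta b)=\theta Ab+[A,\theta]b$, and similarly for $B$, and since $A1=0$, we get $F=(p,q)$ with
$$q=(y_1+A)b+(y_2+B)(1+bk),\qquad p=y_1+(y_2+B)k+\rho+hq+\sum_{\theta\ne1}s_\theta P_\theta+s_0(\sigma+\kappa\cdot v),\tag{2}$$
where $P_\theta=[A,\theta]b+[B,\theta](1+bk)$. Put $G_j=A_jb+B_j(1+bk)$ and $G_{ij}=A_{ij}b+B_{ij}(1+bk)$. By (1),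
$$P_{v_j}=G_j\ (j\in\{b,c,d\}),\qquad P_{v_iv_j}=v_iG_j+v_jG_i+G_{ij}\ (i,j\in\{b,d\}).\tag{3}$$

*Example.* For $F=\partial_c\varepsilon_2$, that is $B=\zeta_c$ and everything else $0$, we get $q=b$ and $p=1+hb+s_c(1+bk)$. So $\partial_c\varepsilon_2=\varepsilon_1+(s_c(1+bk),0)$. Without the coordinate $s_c$ we would have $\partial_c\varepsilon_2=\varepsilon_1$, so $\varepsilon_1\in\mathfrak a$, and the first leak would be open.

**Degrees.** The polynomial $bk=bc+b\psi$ has homogeneous parts of degrees $2$ and $13$ only. Hence: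

* the degree-13 parts of $q,G_j,G_{ij}$ are $y_2b\psi$, $\beta_jb\psi$, $\beta_{ij}b\psi$;
* the degree-12 parts of $q,G_j$ are $\sum_i\beta_i\partial_i(b\psi)$ and $\sum_i\beta_{ij}\partial_i(b\psi)$;
* $\partial_c(b\psi)=0$, while $\partial_b(b\psi)=13b^{12}+\cdots$ and $\partial_d(b\psi)=4b^9d^3+\cdots$ are linearly independent.

## 7. Four lemmas about these polynomials

The first lemma says that if the low-order data of $B$ vanish and enough of the $G$'s vanish, then $A$ and $B$ are invisible in $q$ up to one number.

**Lemma 4.** Let $A,B\in\mathfrak m$ with $\beta_b=\beta_d=0$; $\beta_{ij}=0$ for $i\in\{b,d\}$ and all $j$; $G_b=G_d=0$; $G_{bb}=G_{bd}=G_{dd}=0$. Then $\alpha_b=0$ and $B(bk)=\beta_cb$, so $q=y_2(1+bk)+(y_1+\beta_c)b$.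

*Proof.* Let $B^0=B|_{\zeta_c=0}$. As $b\psi$ does not involve $c$, the operators $B,B_i,B_{ij}$ with $i,j\in\{b,d\}$ act on it as $B^0,B^0_i,B^0_{ij}$.

**Step 1: translate the hypotheses.** For any operator $\Delta$,
$$\Delta(bc)=\Delta(0)bc+\Delta_b(0)c+\Delta_c(0)b+\Delta_{bc}(0),\quad\Delta(b)=\Delta(0)b+\Delta_b(0),\quad\Delta(1)=\Delta(0).$$
Let $i\in\{b,d\}$. In $G_i=A_ib+B_i(1)+B_i(bc)+B_i(b\psi)$ the term $B_i(1)=\beta_i$ is $0$, and $B_i(bc)=\beta_ibc+\beta_{ib}c+\beta_{ic}b+\text{const}$ is constant. So $G_i=0$ says $B^0_i(b\psi)=-\alpha_ib+\text{const}$. For $i,j\in\{b,d\}$, in $G_{ij}$ all terms other than $B^0_{ij}(b\psi)$ have degree at most $1$, because the coefficient of $bc$ is $\beta_{ij}=0$. So $G_{ij}=0$ gives $\deg B^0_{ij}(b\psi)\le1$.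

**Step 2: separate orders.** Let $B^0_{[n]}$ be the part of $B^0$ of order $n$. As $b\psi$ is homogeneous of degree $13$, $B^0_{[n],ij}(b\psi)$ is homogeneous of degree $15-n$, hence $0$ for $n\le13$. Likewise $B^0_{[n],i}(b\psi)$ is homogeneous of degree $14-n$, hence $0$ for $n\le12$, and $B^0_{[13],i}(b\psi)=-\alpha_ib$.

**Step 3: apply Euler's identity twice.** From $12B^0_{[13],i}=\zeta_bB^0_{[13],ib}+\zeta_dB^0_{[13],id}$ and Step 2, $B^0_{[13],i}(b\psi)=0$. So $\alpha_b=\alpha_d=0$. From $nB^0_{[n]}=\zeta_bB^0_{[n],b}+\zeta_dB^0_{[n],d}$ we get $B^0_{[n]}(b\psi)=0$ for $1\le n\le13$. For $n\ge14$ this is trivial, and $B$ has no part of order $0$. So $B(b\psi)=0$. Finally $B(bc)=\beta_bc+\beta_cb+\beta_{bc}=\beta_cb$, $B(1)=0$ and $Ab=\alpha_b=0$. Insert this in (2). $\square$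

The next lemma closes the first leak.

**Lemma 5.** If $y_1\varepsilon_1+y_2\varepsilon_2+R_\kappa\in\mathfrak a$ with $y_i\in\mathbb C$, $\kappa\in\mathbb C^3$, then $y_1=y_2=0$ and $\kappa=0$. Hence $\mathrm{Fun}/\mathfrak a$ has the real-linear coordinates $(x,\kappa)\in\mathbb R^3\times\mathbb C^3$.

*Proof.* Subtracting the element of $\mathfrak a$ gives $F=0$ of the form (2) with these $y_1,y_2,\kappa$. So $q=0$. The coefficients of the $s_\theta$ in $p$ give $P_\theta=0$ for $\theta\neq1$ and $\sigma+\kappa\cdot v=0$, so $\kappa=0$. Degree $13$ of $q$ gives $y_2=0$. By (3), $G_j=0$ for all $j$, and then $G_{bb}=G_{bd}=G_{dd}=0$. Degree $13$ of $G_j$ gives $\beta_j=0$ for all $j$, and degree $12$ gives $\beta_{ij}=0$ for $i\in\{b,d\}$ and all $j$. Lemma 4 gives $0=q=y_1b$. $\square$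

The third lemma closes the second leak.

**Lemma 6.** $k\notin\mathcal P^+:=\mathcal P+\operatorname{span}_{\mathbb C}\{\partial^\alpha\psi:|\alpha|\ge1\}$.

*Proof.* For $n\in\{0,4,8,12\}$ we follow the coefficient of $b^nd^{12-n}$. It is $1$ in $k$. Now take an element of $\mathcal P^+$. The polynomials $\partial^\alpha\psi$ with $|\alpha|\ge1$, and $\partial^\alpha(\theta b)$, $\partial^\alpha\theta$, $\partial^\alpha(\theta bc)$, $1,b,c,d$ have degree less than $12$ and contribute nothing. Only the parts $\partial^\alpha(\theta b\psi)$ of $\partial^\alpha(\theta(1+bk))$ remain.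

Let $\theta=b^ed^f$ with $e+f\le2$. The monomial $\theta b\cdot b^{n'}d^{12-n'}=b^{n'+1+e}d^{12-n'+f}$ can be differentiated to a multiple of $b^nd^{12-n}$ only if $n-n'\le1+e\le3$ and $n'-n\le f\le2$. As $n-n'\in4\mathbb Z$, this forces $n'=n$. The derivative is then $\partial_b^{1+e}\partial_d^f$, and the factor is
$$(n+1)(n+2)\cdots(n+1+e)\cdot(13-n)\cdots(12-n+f).$$
For $\theta=c$ only $\partial_b\partial_c$ contributes, with factor $n+1$. In all cases the factor is $n+1$ times a polynomial in $n$ of degree at most $2$, and the same for all four $n$. So the coefficient of $b^nd^{12-n}$ in our element is $(n+1)\Pi(n)$ with a polynomial $\Pi$ of degree at most $2$ independent of $n$.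

If $k\in\mathcal P^+$, then $(n+1)\Pi(n)-1$, of degree at most $3$, vanishes at $0,4,8,12$. So it is zero, contradicting its value $-1$ at $n=-1$. $\square$

*Remark.* With $\psi=0$ the second leak would be open. Then $k=c\in\mathcal P$, so $f'_x=f_x+\nu(y_1+y_2c,0)$ with $y_1=x_1$, $y_2=x_2+ix_3$ lies in $\mathrm{Fun}$, and $f'_x=((1+\nu)C+hq,q)$ is nowhere zero for $\nu\ne-1$, $x\ne0$. It is not of the form $f_{Qx}(w+t)$ unless $\nu=0$: for $x=e_1$ the second component $b$ would equal $y_1'(b+t_b)+y_2'(1+(b+t_b)(c+t_c))$, which gives $y_2'=0$, $y_1'=1$, $t_b=0$; then the first components at $b=0$ are $1+\nu$ and $1$.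

The last lemma will show that nearby homomorphisms have no component in the direction of $T$.

**Lemma 7.** If $\tau:\mathbb R^3\to T$ is real-linear and $\partial_{\tau_x}f_{x'}=\partial_{\tau_{x'}}f_x$ for all $x,x'$, then $\tau=0$.

*Proof.* Write $\tau_{e_i}=(t_i,\sigma_i)$ with $t_i=(t_i^b,t_i^c,t_i^d)$, and $\eta_i=\sum_\theta\sigma_{i,\theta}\theta$. Recall $f_{e_1}=\varepsilon_1$, $f_{e_2}=\varepsilon_2$, $f_{e_3}=i\varepsilon_2$. The derivative $\partial_t(bk)=t^b(c+\partial_b(b\psi))+t^cb+t^d\partial_d(b\psi)$ is constant only if $t=0$: degree $12$ gives $t^b=t^d=0$, and then $t^c=0$.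

**Step 1: $t_1=0$ and $t_2^b=t_3^b=0$.** The second components for $(e_1,e_2)$ give $\partial_{t_1}(bk)=t_2^b$, so $t_1=0$ and $t_2^b=0$. Those for $(e_1,e_3)$ give $i\,\partial_{t_1}(bk)=t_3^b$, so $t_3^b=0$.

**Step 2: $t_2=0$ and $\eta_1=\eta_2=0$.** As $t_1=0$ and $t_2^b=0$, the first components for $(e_1,e_2)$ give $\eta_1(1+bk)=b\,\partial_{t_2}h+b\,\eta_2$. The $s$-dependent part is $t_2^cs_c+t_2^d(s_d+bs_{bd}+2ds_{d^2})=0$, so $t_2=0$. Then $\eta_1(1+bk)=b\eta_2$. The left side has degree at least $13$ unless $\eta_1=0$, and the right side has degree at most $3$. So $\eta_1=\eta_2=0$.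

**Step 3: $\tau_{e_3}=0$.** The second components for $(e_2,e_3)$ give $\partial_{t_3}(bk)=i\,\partial_{t_2}(bk)=0$, so $t_3=0$. The first components for $(e_1,e_3)$ give $0=b\eta_3$, so $\eta_3=0$. $\square$

## 8. The group $G$, the subgroup $H$ and the group $\Gamma\cong\mathbb Z^3$

**Step 1: the central extension.** We add a center so that the lifted commutators are independent and conjugation can move the central components freely. Let $\mathfrak e=\Lambda^2\mathbb R^3$. The map $x\mapsto(x'\mapsto x\wedge x')$ embeds $\mathbb R^3$ in $\operatorname{Hom}(\mathbb R^3,\mathfrak e)$, of dimension $9$. Choose a real-linear injection $\lambda:\mathbb C^3\to\operatorname{Hom}(\mathbb R^3,\mathfrak e)$ onto a complement of the image; both have real dimension $6$. By Lemma 5 we may define, for $F\equiv f_x+R_\kappa$ and $F'\equiv f_{x'}+R_{\kappa'}$ modulo $\mathfrak a$,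
$$\Omega(F,F')=x\wedge x'+\lambda(\kappa)(x')-\lambda(\kappa')(x).\tag{4}$$
This is real-bilinear and alternating and vanishes if one argument is in $\mathfrak a$. Since $\Omega(F,f_{x'})=x\wedge x'+\lambda(\kappa)(x')$,
$$\mathrm{Fun}\to\operatorname{Hom}(\mathbb R^3,\mathfrak e),\quad F\mapsto\Omega(F,f_{\,\cdot}),\quad\text{is onto.}\tag{5}$$

**Step 2: the Lie algebra.** Let $\mathfrak g=T\oplus\mathrm{Fun}\oplus\mathfrak e$ with $[t,F]=\partial_tF$, $[F,F']=\Omega(F,F')$, and all other brackets of summands zero. The Jacobi identity holds: for $t,t',F$ because derivatives commute; for $t,F,F'$ because $\mathfrak e$ is central and $\Omega(\partial_tF,F')=0=\Omega(F,\partial_tF')$; for three elements of $\mathrm{Fun}$ because $\mathfrak e$ is central. We have $[\mathfrak g,\mathfrak g]\subset\mathfrak a\oplus\mathfrak e$, and on $\mathfrak a\oplus\mathfrak e$ the algebra acts only through derivatives of polynomials of bounded degree, so $\mathfrak g$ is nilpotent. Let $\tilde G$ be its simply connected group, $u_i=f_{e_i}$, and write $u_i\wedge u_j:=e_i\wedge e_j=[u_i,u_j]$.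 Let $D=\exp(\bigoplus_{i<j}\mathbb Z\,u_i\wedge u_j)$, a discrete central subgroup, and $G=\tilde G/D$.

**Step 3: the homogeneous space.** The group $\tilde G=\exp(T)\ltimes\exp(\mathrm{Fun}\oplus\mathfrak e)$ acts on $M=T\times\mathbb C^2$ by
$$\exp(F+\omega):(w,z)\mapsto(w,z+F(w))\quad(\omega\in\mathfrak e),\qquad\exp t:(w,z)\mapsto(w-t,z).$$
This is consistent. On $\exp(\mathrm{Fun}\oplus\mathfrak e)$ the map $\exp(F+\omega)\mapsto F$ is a homomorphism to the additive group $\mathrm{Fun}$. Moreover $\exp t\exp F\exp(-t)=\exp(e^{\operatorname{ad}t}F)=\exp(F(\cdot+t))$ by Taylor's formula, and on $M$ the same conjugation sends $(w,z)$ to $(w+t,z)$, then to $(w+t,z+F(w+t))$, then to $(w,z+F(w+t))$. The action is transitive: $\exp T$ moves $w$ anywhere, and at each $w$ the values of the complex space $\mathfrak a$ fill $\mathbb C^2$, because $\mathfrak a$ contains $(1,0)$ and $\partial_b\varepsilon_1=(h+b\,\partial_bh,1)$. As $\exp(t)\exp(F+\omega)(0,0)=(-t,F(0))$, the stabilizer of $(0,0)$ is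
$$\tilde H=\exp\mathfrak h,\qquad\mathfrak h=\{F\in\mathrm{Fun}:F(0)=0\}\oplus\mathfrak e .$$
It is closed, connected and contains $D$. Let $H=\tilde H/D$, closed and connected in $G$. Then $G/H=M$ as $G$-spaces.

**Step 4: the discrete group.** Let $\gamma_i\in G$ be the image of $\exp u_i$. The commutator of $\exp u_i$ and $\exp u_j$ is $\exp(u_i\wedge u_j)\in D$, so the $\gamma_i$ commute. Let $\Gamma=\langle\gamma_1,\gamma_2,\gamma_3\rangle$. Its preimage is $\tilde\Gamma=\{\exp(n_1u_1)\exp(n_2u_2)\exp(n_3u_3)\delta:n\in\mathbb Z^3,\ \delta\in D\}$, and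
$$\exp(n_1u_1)\exp(n_2u_2)\exp(n_3u_3)=\exp\Big(\sum_in_iu_i+\tfrac12\sum_{i<j}n_in_j\,u_i\wedge u_j\Big).$$
So $\log\tilde\Gamma$ lies in the lattice $\bigoplus\mathbb Zu_i\oplus\frac12\bigoplus_{i<j}\mathbb Z\,u_i\wedge u_j$ of its real span, and $\tilde\Gamma$ is discrete in $\tilde G$. If a neighbourhood $U$ of $1$ meets $\tilde\Gamma$ only in $1$, the image of $U$ in $G$ meets $\Gamma$ only in $1$, because $\tilde\Gamma$ is the full preimage of $\Gamma$. So $\Gamma$ is discrete. An element with exponents $n$ is trivial in $G$ only if its lift is in $D$, which forces $n=0$; thus $\Gamma\cong\mathbb Z^3$. It acts on $M$ by $n\cdot(w,z)=(w,z+f_n(w))$. Since $f_x(w)\ne0$ for $x\neq0$, Lemma 3(a) shows that $\Gamma$ is a discontinuous group for $G/H$.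

Here $\mathfrak l=\langle u_1,u_2,u_3\rangle\oplus\mathfrak e$ and $\mathfrak d=\mathfrak e$, with bracket $\Lambda^2\mathbb R^3\to\mathfrak e$ the identity. We are in case 1 of Theorem B.

## 9. From nearby homomorphisms to nowhere vanishing families

Let $\varphi'\in\mathcal R(\Gamma,G,H)$ be close to the inclusion $\varphi$.

**Step 1: the lifted commutators are frozen.** Lift $\varphi'(\gamma_i)$ to $\exp X_i$ with $X_i\in\mathfrak g$ close to $u_i$. The commutator of $\exp X_i$ and $\exp X_j$ lies in the discrete group $D$ and is close to $\exp(u_i\wedge u_j)$, hence equals it. So $\exp X_i\exp X_j\exp(-X_i)=\exp(X_j+u_i\wedge u_j)$, that is $e^NX_j=X_j+u_i\wedge u_j$ with $N=\operatorname{ad}X_i$. The operator $(e^N-1)/N=\sum_{m\ge0}N^m/(m+1)!$ is invertible, and it fixes the central element $u_i\wedge u_j$. Applying its inverse to $(e^N-1)X_j=u_i\wedge u_j$ gives $[X_i,X_j]=u_i\wedge u_j$.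

Extend linearly: $X_x=\sum x_iX_i=\tau_x+f'_x+\omega_x$ with $\tau_x\in T$, $f'_x\in\mathrm{Fun}$, $\omega_x\in\mathfrak e$. Comparing components of $[X_x,X_{x'}]=x\wedge x'$,
$$\partial_{\tau_x}f'_{x'}-\partial_{\tau_{x'}}f'_x=0,\qquad\Omega(f'_x,f'_{x'})=x\wedge x'.\tag{6}$$

**Step 2: there is no $T$-component.** By Lemma 7 the linear map $\tau\mapsto(\partial_{\tau_x}f_{x'}-\partial_{\tau_{x'}}f_x)_{x,x'}$ between finite-dimensional spaces is injective. Injectivity is an open condition, so the analogous map for $f'$ close to $f$ is injective too, and (6) gives $\tau=0$. Hence $\varphi'(n)$ acts on $M$ by $(w,z)\mapsto(w,z+f'_n(w))$.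

**Step 3: properness.** If $f'_x(w)=0$ for some $w$ and some real $x\ne0$, Lemma 3(b) gives a compact $S$ and infinitely many $n$ with $\varphi'(n)S\cap S\neq\emptyset$. As $\varphi'$ is injective, these are infinitely many group elements, contradicting proper discontinuity. Hence
$$f'_x(w)\neq0\qquad\text{for all }w\in T,\ x\in\mathbb R^3\setminus0.\tag{7}$$

Everything now rests on the following statement about functions.

**Proposition 8.** If $f':\mathbb R^3\to\mathrm{Fun}$ is real-linear, sufficiently close to $f$, and satisfies (7), then there are $t\in T$ and $Q\in GL_3(\mathbb R)$ close to $1$ with $f'_x(w)=f_{Qx}(w+t)$ for all $x,w$.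

**Proof of Theorem A from Proposition 8.** For $s\in T$ we have $\operatorname{Ad}(\exp s)(F+\omega)=F(\cdot+s)+\omega$. So after conjugating $\varphi'$ by an element of $\exp T$ we may assume $f'_x=f_{Qx}$. Translation changes $F$ only modulo $\mathfrak a$, so the second relation in (6) is preserved and gives $Qx\wedge Qx'=x\wedge x'$. By Lemma 2(b), $Q=\pm1$, and as $Q$ is near $1$, $Q=1$. So $X_i=u_i+\omega_i$ with $\omega_i\in\mathfrak e$. By (5) there is $F\in\mathrm{Fun}$ with $\Omega(F,u_i)=\omega_i$ for $i=1,2,3$, and then $\operatorname{Ad}(\exp F)u_i=u_i+\omega_i=X_i$. Thus $\varphi'\in G\cdot\varphi$. So a neighbourhood of $\varphi$ in $\mathcal R(\Gamma,G,H)$ lies in $G\cdot\varphi$. Since $G$ acts by homeomorphisms, the orbit is open, and $\varphi$ is locally rigid. $\square$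

## 10. Proof of Proposition 8: small nowhere vanishing perturbations are translations

**Coordinates on the perturbation.** Operators of order at least $16$ act as zero on $\varepsilon_1,\varepsilon_2$, whose degree in $v$ is at most $15$. So we use operators of order at most $15$, truncating where necessary; they form a finite-dimensional space. By Lemma 5, and with a fixed real-linear section of the parametrization $(A,B,\rho,\sigma)\mapsto A\varepsilon_1+B\varepsilon_2+(\rho+\sigma s_0,0)$ of $\mathfrak a$, write
$$f'_x=(y_1+A)\varepsilon_1+(y_2+B)\varepsilon_2+(\rho+s_0(\sigma+\kappa\cdot v),0),$$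
where $y_1,y_2$, the coefficients of $A,B\in\mathfrak m$, and $\rho\in\mathcal P$, $\sigma$, $\kappa$ are real-linear in $x$. Here $y_1(x)=(Qx)_1$ and $y_2(x)=(Qx)_2+i(Qx)_3$ with $Q$ near $1$, and $A,B,\rho,\sigma,\kappa$ are small.

Complex-valued real-linear functions of $x$ are linear forms in $S=\mathbb C[x_1,x_2,x_3]$, and an identity between elements of $S$ that is valid on a subset of $\mathbb R^3$ with nonempty interior holds in $S$. The forms $y_1,y_2$ are not proportional, because the rows of $Q$ are independent, and $y_2$ is prime in $S$. Let $K$ be the closed ball of radius $1$ about $(0,2,0)$. On $K$ we have $|x_2+ix_3|\ge1$, so $|y_2|\ge\frac12$ for $Q$ near $1$.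

**Allowed translations.** Translating $f'$ by a small $t=(t_b,t_c,t_d)$ in $v$ keeps this form, since $\mathcal P$ is closed under derivatives and $R_\kappa$ changes only by a multiple of $(s_0,0)$; it also keeps (7). It multiplies $y_1+A$ and $y_2+B$ by $e^{t\cdot\zeta}$. So $y_1,y_2$ are unchanged, and
$$\beta_j\mapsto\beta_j+t_jy_2 .$$
If $f'$ is $\epsilon$-close to $f$ and $|t|\le\text{const}\cdot\epsilon$, the translate is $\text{const}'\cdot\epsilon$-close to $f$. We use finitely many such translations and finitely many open smallness conditions, so all of them hold if $f'$ is close enough to $f$.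

**Step 0: restrict to the hypersurface $q=0$.** The purpose is to turn (7) into equations. Let $x\in K$, $(p,q)=f'_x$, $C=y_1+y_2k$ and $\mathcal X=\{v\in\mathbb C^3:q(v)=0\}$; note that $q$ does not involve $s$. By (2), for $v\in\mathcal X$,
$$p=C+Bk+\rho+\sum_{\theta\neq1}s_\theta P_\theta+s_0(\sigma+\kappa\cdot v)$$
is an affine function of $s\in\mathbb C^\Theta$. By (7) it has no zero, and a nonconstant affine function has one. So on $\mathcal X$
$$P_\theta=0\ (\theta\ne1),\qquad\sigma+\kappa\cdot v=0,\qquad C+Bk+\rho\ne0.\tag{8}$$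

**Step 1: $q$ is irreducible, and (8) becomes divisibility.** *For $x\in K$, $q$ is irreducible of degree $13$.* Its degree-13 part is $y_2b\psi\neq0$. Expanding as in the proof of Lemma 4, $q=u_0(b,d)+c\,u_1(b)$ with
$$u_1=y_2b+\beta_b,\qquad u_0=y_2+y_1b+\alpha_b+\beta_cb+\beta_{bc}+(y_2+B|_{\zeta_c=0})(b\psi).$$
The value $u_0(-\beta_b/y_2,0)$ is close to $y_2$, uniformly on $K$, so it is nonzero and $u_1\nmid u_0$. As $u_1$ is prime in $\mathbb C[b,d]$, $q$ is primitive of degree one in $c$, hence irreducible by Gauss's lemma.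

By the Nullstellensatz, polynomials in $v$ that vanish on $\mathcal X$ are divisible by $q$. By (8) and degrees, $\sigma+\kappa\cdot v=0$, so $\sigma=0$ and $\kappa=0$ on $K$, hence identically. By (8) and (3), $G_j$ for all $j$ and then $G_{ij}$ for $i,j\in\{b,d\}$ vanish on $\mathcal X$. They have degree at most $13$, so for $x\in K$
$$G_j=\pi_jq,\quad G_{ij}=\pi_{ij}q,\qquad\pi_jy_2=\beta_j,\quad\pi_{ij}y_2=\beta_{ij}\tag{9}$$
with scalars $\pi_j,\pi_{ij}$ depending on $x$; the last two equations compare degree-13 parts. The degree-12 parts of $G_j=\pi_jq$ give $\beta_{ij}=\pi_j\beta_i$ for $i\in\{b,d\}$. Multiplying by $y_2$, on $K$ and hence in $S$,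
$$y_2\beta_{ij}=\beta_i\beta_j\qquad(i\in\{b,d\},\ j\in\{b,c,d\}).\tag{10}$$

**Step 2: use translations in $v$ to remove $\beta_b,\beta_d,\beta_c$.** By (10) with $i=j$, $y_2\mid\beta_b^2$ and $y_2\mid\beta_d^2$ in $S$. As $y_2$ is prime, $\beta_b=t_by_2$ and $\beta_d=t_dy_2$ with constants $t_b,t_d$, small because $|y_2|\ge\frac12$ on $K$. Translate in $b,d$ by $-t_b,-t_d$ and apply Steps 0 and 1 to the translate: now $\beta_b=\beta_d=0$ for all $x$. By (10), $\beta_{ij}=0$ for $i\in\{b,d\}$ and all $j$. By (9), $\pi_b=\pi_d=0$ and $\pi_{ij}=0$ for $i,j\in\{b,d\}$, so $G_b=G_d=0$ and $G_{bb}=G_{bd}=G_{dd}=0$ for $x\in K$. Lemma 4 gives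
$$q=y_2(1+bk)+(y_1+\beta_c)b\qquad(x\in K).$$

For $\beta_c$, compare the coefficients of the monomial $b$ in $G_c=\pi_cq$. On the right it is $\pi_c(y_1+\beta_c)$. On the left it is $\alpha_c+\beta_{cc}$ plus the coefficient of $b$ in $B_c(b\psi)$, a linear form $g$ in $x$. Multiplying by $y_2$ and using $\pi_cy_2=\beta_c$, we get $\beta_c(y_1+\beta_c)=y_2g$ on $K$, hence in $S$. The prime $y_2$ does not divide $y_1+\beta_c$: at $x=Q^{-1}e_1$ we have $y_2=0$, $y_1=1$ and $\beta_c$ small. So $y_2\mid\beta_c$, and $\beta_c=t_cy_2$ with a small constant $t_c$. Translate in $c$ by $-t_c$. This keeps $\beta_b=\beta_d=0$ and makes $\beta_c=0$. All conclusions drawn from $\beta_b=\beta_d=0$ hold for the translate, and in addition $\pi_c=0$, $G_c=0$. So for $x\in K$ all $P_\theta$ with $\theta\neq1$ vanish identically by (3), and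
$$q=y_2+bC,\qquad p=C+\rho'+hq,\qquad\rho'=Bk+\rho=(B|_{\zeta_c=0})\psi+\rho\in\mathcal P^+.\tag{11}$$
Here we used $Bc=\beta_c=0$ and $B\in\mathfrak m$.

We are back at the family of Section 5, perturbed only by $\rho'$ in the first component.

**Step 3: nonvanishing on $\mathcal X$ leaves only the two leaks $\nu C$ and $\eta q$.** Let $x\in K$. On $\mathcal X$ we have $bC=-y_2\neq0$. So
$$(w,d)\mapsto\Big(b=-\frac{y_2}w,\quad c=\frac{w-y_1}{y_2}-\psi(b,d),\quad d\Big)$$
is a bijection $\mathbb C^*\times\mathbb C\to\mathcal X$, with $C=w$ on $\mathcal X$ (here $w$ is just a coordinate on $\mathbb C^*$). By (8), $w+R(w,d)$ has no zero on $\mathbb C^*\times\mathbb C$, where $R\in\mathbb C[w^{\pm1},d]$ is the pullback of $\rho'$. Since $\rho'$ has small coefficients and $|y_2|\ge\frac12$ on $K$, $R$ has small coefficients, uniformly on $K$. A nowhere vanishing element of $\mathbb C[w^{\pm1},d]$ lies in no maximal ideal, so it is a unit, and the units of this ring are $\mu w^n$ with $\mu\in\mathbb C^*$, $n\in\mathbb Z$. So $w+R=\mu w^n$. The coefficient of $w^1d^0$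 in $w+R$ is close to $1$, so $n=1$ and $R=\nu w$ with $\nu=\mu-1$. Hence $\rho'-\nu C$ vanishes on $\mathcal X$, and since $q$ is irreducible
$$\rho'_x=\nu_xC_x+\eta_xq_x,\qquad\nu_x\in\mathbb C,\ \eta_x\in\mathbb C[b,c,d].$$

**Step 4: $\eta_x$ is a combination of $\Theta$, and $\nu_x=0$.** Since $\deg\rho'\le15$, $\deg C\le12$ and $\deg q=13$, we have $\deg\eta\le2$. The degree-15 part of an element of $\mathcal P^+$ lies in $\operatorname{span}\{b^2,bd,d^2\}\cdot b\psi$: among the generators only $\theta(1+bk)$ with $\theta\in\{b^2,bd,d^2\}$, not differentiated, reach degree $15$. For $\rho'$ this part equals (degree-2 part of $\eta$)$\,\cdot y_2b\psi$. So $\eta_x=\sum_{\theta\in\Theta}\eta_\theta(x)\theta$. As $q=y_1b+y_2(1+bk)$,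
$$\eta_xq_x=\sum_\theta\eta_\theta\big(y_1\theta b+y_2\theta(1+bk)\big)\in\mathcal P .$$
Also $\nu_xC_x=\nu_xy_1+\nu_xy_2k$ and $\nu_xy_1\in\mathcal P$. So $\nu_xy_2k\in\mathcal P^+$, and $y_2\neq0$ on $K$. Lemma 6 gives $\nu_x=0$. Thus $\rho'_x=\eta_xq_x$ on $K$.

**Step 5: the $\eta_\theta$ do not depend on $x$.** This is what makes $\eta$ a translation. The polynomial $\rho'_x$ is real-linear in $x$, and
$$\eta_xq_x=\sum_\theta\eta_\theta\big(y_2\,\theta b\psi+y_2\,\theta(1+bc)+y_1\,\theta b\big),$$
where the first terms have degrees $13,14,15$ and the others degree at most $4$. The polynomials $\theta b\psi$ are linearly independent, so the part of degree at least $13$ shows that $y_2\eta_\theta=l_\theta$ is, on $K$, a linear form for each $\theta$. The part of degree at most $4$ is $\sum_\theta l_\theta\,\theta(1+bc)+\sum_\theta y_1\eta_\theta\,\theta b$. It is linear in $x$, and the $\theta b$ are linearly independent, so $y_1\eta_\theta=l'_\theta$ is also a linear form. Then $y_1l_\theta=y_2l'_\theta$ on $K$, hence in $S$. As $y_2$ is prime and not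 proportional to $y_1$, $y_2\mid l_\theta$. So each $\eta_\theta$ is a constant.

**Step 6: the last translation.** Translating $s_\theta\mapsto s_\theta-\eta_\theta$ replaces $h$ by $h-\eta$, where $\eta=\sum_\theta\eta_\theta\theta$. By (11) the family is $(p,q)=(C+\eta q+hq,\ q)$, and it becomes
$$(C+hq,\ q)=y_1\varepsilon_1+y_2\varepsilon_2=f_{Qx}$$
for $x\in K$, hence for all $x$ by linearity. Undoing the translations gives $f'_x(w)=f_{Qx}(w+t)$ for some $t\in T$ and all $x,w$, with $Q$ close to $1$. This proves Proposition 8, and with it Theorem A: $\Gamma\cong\mathbb Z^3$ is infinite while the local rigidity holds, so the conjecture is false. $\blacksquare$
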